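\title{Simple Noetherian rings whose fixed rings under finite outer groups are not Noetherian}

\begin{abstract}
We show that the fixed ring of a finite outer group of automorphisms of a simple Noetherian ring need not be Noetherian. The basic example is a skew Laurent ring $A[t,t^{-1};\sigma]$ over a commutative Noetherian domain $A$ of characteristic $2$, with an outer automorphism of order $2$ whose fixed ring is neither left nor right Noetherian. For every prime $p$ and every finite group $Q$ we construct such an example in characteristic $p$ with group $C_p\times Q$. Consequently, among conditions on the characteristic of the ring and the order of the group alone, invertibility of the order is exactly the one that guarantees a Noetherian fixed ring.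
\end{abstract}

\section{Introduction}\label{sec:intro}

All rings have an identity element, subrings contain it, and \emph{Noetherian} means both left and right Noetherian. Let $G$ be a finite group of automorphisms of a ring $R$. The \emph{fixed ring} is
\[
R^G=\{r\in R : g(r)=r \text{ for all } g\in G\}.
\]
An automorphism of $R$ is \emph{inner} if it has the form $r\mapsto vrv^{-1}$ for a unit $v$ of $R$, and $G$ is \emph{outer} if the identity is its only inner element. A ring is \emph{simple} if it is nonzero and has no two-sided ideals other than $0$ and itself. The center of a simple ring is a field, since a nonzero central element $z$ generates the nonzero ideal $zR=R$; so the characteristic of a simple ring is $0$ or a prime. This paper answers the following question.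

\begin{quote}
\emph{If $R$ is a simple Noetherian ring and $G$ is a finite outer group of automorphisms of $R$, is $R^G$ Noetherian?}
\end{quote}

The first cases suggest that the answer is yes. A commutative simple ring is a field; its only inner automorphism is the identity, so every $G$ is outer, and $R^G$ is again a field. If $R$ is a division ring, then so is $R^G$. If $|G|$ is invertible in $R$, averaging over $G$ carries the ascending chain condition from $R$ to $R^G$ for every Noetherian ring $R$, simple or not; all that this argument needs is an element whose trace $\sum_{g}g(r)$ equals $1$ (Lemma~\ref{lem:trace}). The question therefore concerns characteristic $p$ dividing $|G|$. There the Noetherian property can be lost when $R$ is not simple: Section~\ref{sec:local} describes, after Nagarajan, a commutative Noetherian local domain $(C,\mathfrak m)$ with an automorphism $g$ of order $p$ whose fixed ring is not Noetherian. In that example $g$ acts trivially on $C/\mathfrak m$, so every trace lies in $\mathfrak m$, and the failure is carried by a proper ideal. A simple ring has no such ideal, and one may expect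 it to behave like a field, where an element of trace $1$ always exists.

The question has been posed as an open problem in general. T.~Hodges and J.~Osterburg showed that the answer is yes for the Zaleskii--Neroslavskii example, and their arguments have been extended to some more general situations. We show that the answer in general is no, already for a group of order $2$.

\begin{theorem}\label{thm:two}
There are a simple Noetherian domain $R$ of characteristic $2$ and an outer group $G=\langle g\rangle$ of order $2$ of automorphisms of $R$ such that $R^G$ is neither left nor right Noetherian.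
\end{theorem}

Write $C_p$ for the cyclic group of order $p$.

\begin{theorem}\label{thm:sharp}
Let $c$ be $0$ or a prime, and let $n\ge 1$. The following are equivalent.
\begin{enumerate}
\item[(1)] $R^G$ is Noetherian for every simple Noetherian ring $R$ of characteristic $c$ and every outer group $G$ of automorphisms of $R$ with $|G|=n$.
\item[(2)] $c=0$, or $c$ is a prime not dividing $n$.
\end{enumerate}
More precisely, if $p$ is a prime with $p\mid n$ and $Q$ is any group of order $n/p$, there is a simple Noetherian domain $R$ of characteristic $p$ with an outer group $G\cong C_p\times Q$ such that $R^G$ is neither left nor right Noetherian.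
\end{theorem}

We do not settle which individual groups $G$ with $p\mid |G|$ that are not of the form $C_p\times Q$ admit counterexamples.

The idea is to hide the ideal $\mathfrak m$ in a commutative subring. We take $R=A*\Gamma$, a skew group ring of a lattice $\Gamma\cong\mathbb Z^r$ over a commutative Noetherian domain $A$. This ring is simple as soon as $\Gamma$ acts faithfully and stabilizes no proper nonzero ideal of $A$, while $R^G$ is Noetherian on one side only if $A^G$ is Noetherian (Section~\ref{sec:skew}). So we need a domain $A$ whose maximal ideals are all moved around by $\Gamma$, and a group $G$ that acts at one of them as in the local example. Section~\ref{sec:two} builds such an $A$ by explicit formulas in characteristic $2$, with $\Gamma=\mathbb Z$; Section~\ref{sec:p} gives a construction for all $p$.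

\section{Traces}\label{sec:trace}

For a finite group $G$ of automorphisms of $R$ put $\operatorname{tr}(r)=\sum_{g\in G}g(r)$. Each $h\in G$ permutes the summands, so $\operatorname{tr}(r)\in R^G$, and $\operatorname{tr}(zrz')=z\operatorname{tr}(r)z'$ for $z,z'\in R^G$.

\begin{lemma}\label{lem:trace}
Let $R$ be a Noetherian ring and $G$ a finite group of automorphisms of $R$. If $\operatorname{tr}(r)=1$ for some $r\in R$, then $R^G$ is Noetherian. This applies in particular if $|G|$ is invertible in $R$.
\end{lemma}

\begin{proof}
Let $I$ be a right ideal of $R^G$ and let $z\in IR\cap R^G$. Then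
\[
z=z\operatorname{tr}(r)=\operatorname{tr}(zr)\in\operatorname{tr}(IR)\subseteq I\operatorname{tr}(R)\subseteq I .
\]
Hence $I=IR\cap R^G$, so a strictly ascending chain $(I_j)$ of right ideals of $R^G$ would give the strictly ascending chain $(I_jR)$ in $R$. For left ideals use $z=\operatorname{tr}(rz)$ and $RI$. If $n=|G|$ is invertible in $R$, then $n^{-1}$ is fixed by $G$ and $\operatorname{tr}(n^{-1})=n\cdot n^{-1}=1$.
\end{proof}

The lemma also tells us what a commutative local counterexample must look like.

\begin{remark}\label{rem:shape}
Let $(C,\mathfrak m)$ be a commutative Noetherian local ring with residue field $K$, and let $G$ be a group of automorphisms of $C$ of prime order.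

(a) If $G$ acts nontrivially on $K$, then $C^G$ is Noetherian. Indeed, $G$ then acts faithfully on $K$, and distinct automorphisms of a field are linearly independent (Dedekind's lemma), so there is $c\in C$ with $\operatorname{tr}(c)\notin\mathfrak m$. Then $\operatorname{tr}(c)$ is a unit fixed by $G$, and $\operatorname{tr}\bigl(c\operatorname{tr}(c)^{-1}\bigr)=1$.

(b) If $C$ is a discrete valuation ring with fraction field $L$ and valuation $v$, then $C^G=\{a\in L^G: v(a)\ge 0\}$ is a field or a discrete valuation ring, hence Noetherian.

So $G$ must act trivially on the residue field, and the ring $K[x]_{(x)}$ cannot serve. The next candidate is $K[x,y]_{(x,y)}$.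
\end{remark}

\section{A non-Noetherian fixed ring in two variables}\label{sec:local}

Let $k$ be a field, and let $V\sqcup\{a_i,b_i: i\ge1\}\sqcup\{x,y\}$ be a set of independent variables over $k$, where $V$ is an arbitrary set of auxiliary variables. Put
\[
E=k[V,a_i,b_i: i\ge 1],\qquad K=\operatorname{Frac}E,\qquad C=K[x,y]_{(x,y)},\qquad \mathfrak m=(x,y)C .
\]
The ring $C$ is a Noetherian local domain with residue field $K$, and $\mathfrak m^j/\mathfrak m^{j+1}$ is a $K$-vector space with the monomials of degree $j$ in $x,y$ as a basis. Since the nonzero elements of $E$ lie outside the prime ideal $(x,y)E[x,y]$, the ring $C$ is also the localization of the polynomial ring $E[x,y]$ at that prime. Let $\rho\colon C\to K$ be the residue map; every $c\in C$ can be written $c=\rho(c)+ux+vy$ with $u,v\in C$. Put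
\[
p_i=a_ix+b_iy\qquad(i\ge1),
\]
and let $g$ be a $k$-algebra automorphism of $C$ with
\begin{equation}\label{eq:g}
\begin{gathered}
g(x)=x,\qquad g(y)=y,\qquad g(v)-v\in\mathfrak m^3\quad(v\in V),\\
g(a_i)=a_i+yp_{i+1},\qquad g(b_i)=b_i-xp_{i+1}.
\end{gathered}
\end{equation}
The signs are chosen so that
\begin{equation}\label{eq:pfixed}
g(p_i)=p_i+xyp_{i+1}-yxp_{i+1}=p_i .
\end{equation}
It follows that $g^s(a_i)=a_i+s\,yp_{i+1}$ and $g^s(b_i)=b_i-s\,xp_{i+1}$ for all $s\in\mathbb Z$. For $V=\emptyset$ these formulas define an automorphism of $E[x,y]$ for each $s$, which stabilizes $(x,y)$ and so extends to $C$. Its order is $p$ if $k$ has characteristic $p$, and infinite if $k$ has characteristic $0$. The characteristic plays no other role in this section. We write $C^g$ for the subring fixed by $g$.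

The space $\mathfrak m/\mathfrak m^2=Kx\oplus Ky$ has dimension $2$ over $K$. We shall see that the residues of $g$-invariant elements lie in a subfield $F\subseteq K$ so small that the images of the invariants $p_i$ span an infinite-dimensional $F$-subspace. Since $g$ acts trivially on the residue field, the constraint on residues is not visible modulo $\mathfrak m$; it comes from the leading term of $g-1$, which is a derivation. For $r\in K$ put
\[
D(r)=\sum_{i\ge1}\bigl(y\,\partial_{a_i}r-x\,\partial_{b_i}r\bigr)p_{i+1}\in\mathfrak m^2/\mathfrak m^3=Kx^2\oplus Kxy\oplus Ky^2 .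
\]
The sum is finite, because $r$ involves finitely many variables, and $D$ is a $k$-linear derivation of $K$ with values in $\mathfrak m^2/\mathfrak m^3$. Expanding $p_{i+1}=a_{i+1}x+b_{i+1}y$, we see that the coefficients of $y^2$ and $x^2$ in $D(r)$ are $\Delta_a(r)$ and $-\Delta_b(r)$, where
\[
\Delta_a=\sum_{i\ge1}b_{i+1}\partial_{a_i},\qquad \Delta_b=\sum_{i\ge1}a_{i+1}\partial_{b_i}
\]
are derivations of $K$ with $\Delta_a(a_i)=b_{i+1}$ and $\Delta_b(b_i)=a_{i+1}$. The set $F=\ker D$ is a subfield of $K$, since $D(r^{-1})=-r^{-2}D(r)$, and both $\Delta_a$ and $\Delta_b$ vanish on $F$.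

\begin{lemma}\label{lem:D}
For every $c\in C$ we have $g(c)-c\in\mathfrak m^2$, and the class of $g(c)-c$ modulo $\mathfrak m^3$ is $D(\rho(c))$. In particular $\rho(C^g)\subseteq F$.
\end{lemma}

\begin{proof}
Put $\delta=g-1$, an additive map with
\begin{equation}\label{eq:leibniz}
\delta(cd)=\delta(c)d+c\,\delta(d)+\delta(c)\delta(d).
\end{equation}

\emph{Elements of $E$.} Consider the set of $e\in E$ with $\delta(e)\in\mathfrak m^2$ and $\delta(e)\equiv D(e)$ modulo $\mathfrak m^3$. It contains $k$. It contains the variables by \eqref{eq:g}, since $D(a_i)=yp_{i+1}$, $D(b_i)=-xp_{i+1}$ and $D(v)=0$ for $v\in V$. It is closed under sums, and under products by \eqref{eq:leibniz}, whose last term lies in $\mathfrak m^4$. So it is all of $E$.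

\emph{Elements of $K$.} Let $r=e/s$ with $e,s\in E$ and $s\neq0$. Then
\[
\delta(r)=\frac{g(e)s-eg(s)}{s\,g(s)}=\frac{s\,\delta(e)-e\,\delta(s)}{s\,g(s)} .
\]
The numerator lies in $\mathfrak m^2$, and $s\,g(s)$ is a unit with residue $s^2$. Hence $\delta(r)\equiv s^{-2}\bigl(sD(e)-eD(s)\bigr)=D(r)$ modulo $\mathfrak m^3$.

\emph{Elements of $C$.} Write $c=r+ux+vy$ with $r=\rho(c)$ and $u,v\in C$. As $x$ and $y$ are fixed,
\[
\delta(c)=\delta(r)+x\,\delta(u)+y\,\delta(v).
\]
Since $\delta(r)\in\mathfrak m^2$, this identity gives first $\delta(C)\subseteq\mathfrak m$, then, on inserting $\delta(u),\delta(v)\in\mathfrak m$, the inclusion $\delta(C)\subseteq\mathfrak m^2$, and finally, on inserting $\delta(u),\delta(v)\in\mathfrak m^2$, the congruence $\delta(c)\equiv\delta(r)\equiv D(r)$ modulo $\mathfrak m^3$.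
\end{proof}

\begin{example}\label{ex:p3}
Let $d=a_1b_2-a_2b_1\ne0$. In $C$ the elements $p_1,p_2$ generate $\mathfrak m$, and Cramer's rule gives the unique $r_1,r_2\in K$ with $p_3=r_1p_1+r_2p_2$; here $r_1=(a_3b_2-a_2b_3)/d$. Suppose that $p_3=c_1p_1+c_2p_2$ with $c_1,c_2\in C^g$. Reducing modulo $\mathfrak m^2$ gives $\rho(c_1)=r_1$, so $\Delta_a(r_1)=0$ by Lemma~\ref{lem:D}. But
\[
\Delta_a(r_1)=b_2\,\partial_{a_1}r_1+b_3\,\partial_{a_2}r_1+b_4\,\frac{b_2}{d},
\]
and the variable $b_4$ occurs only in the last term, so $\Delta_a(r_1)\neq0$. Thus $p_3\notin p_1C^g+p_2C^g$.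
\end{example}

With more generators the coefficients $r_i$ are no longer unique. We then apply the derivations to the relation itself; each application raises the indices by one, until a variable appears that the coefficients do not contain.

\begin{proposition}\label{prop:local}
Let $S$ be a subring of $C^g$ that contains $p_i$ for all $i\ge1$. Then $S$ is not Noetherian.
\end{proposition}

\begin{proof}
Suppose that the ideal $\mathfrak n=S\cap\mathfrak m$ of $S$ is generated by $f_1,\dots,f_s$. Each $p_i\in\mathfrak n$ is a sum $\sum_jc_jf_j$ with $c_j\in S$. Denoting classes in $\mathfrak m/\mathfrak m^2$ by a bar, we get $\bar p_i=\sum_j\rho(c_j)\bar f_j$, and $\rho(c_j)\in F$ by Lemma~\ref{lem:D}. So all $\bar p_i$ lie in the finite-dimensional $F$-space $\sum_jF\bar f_j$, and some $\bar p_{n+1}$ with $n\ge0$ is an $F$-linear combination of $\bar p_1,\dots,\bar p_n$. Comparing coefficients of $x$ and $y$, we find $r_1,\dots,r_n\in F$ such that the relations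
\begin{equation}\label{eq:rec}
a_{n+1+l}=\sum_{i=1}^nr_ia_{i+l},\qquad b_{n+1+l}=\sum_{i=1}^nr_ib_{i+l}
\end{equation}
hold for $l=0$. Suppose that they hold for some $l$. Since $\Delta_a$ and $\Delta_b$ kill the $r_i$, applying $\Delta_a$ to the first relation gives the second relation for $l+1$, and applying $\Delta_b$ to the second gives the first for $l+1$. So \eqref{eq:rec} holds for all $l\ge0$. Choose $l$ so large that all $r_i$ lie in the field $k(V,a_j,b_j: j\le n+l)$. Then \eqref{eq:rec} puts $a_{n+1+l}$ in this field, which contradicts the independence of the variables.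
\end{proof}

With $V=\emptyset$, $S=C^g$ and $k$ of characteristic $p$, this shows that the question of Section~\ref{sec:intro} has a negative answer if simplicity is dropped. The freedom in the choice of $V$ and $S$ is what allows us to place this example inside a simple ring.

\section{Skew group rings of lattices}\label{sec:skew}

Let $A$ be a commutative ring, $\Gamma$ a finitely generated free abelian group, written additively, and $\sigma\colon\Gamma\to\operatorname{Aut}(A)$, $\gamma\mapsto\sigma_\gamma$, a homomorphism. The \emph{skew group ring} $A*\Gamma$ is the free left $A$-module with basis $(u_\gamma)_{\gamma\in\Gamma}$ and multiplication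
\[
(au_\gamma)(bu_\delta)=a\,\sigma_\gamma(b)\,u_{\gamma+\delta}.
\]
It contains $A=Au_0$ as a subring. The \emph{support} of $\sum a_\gamma u_\gamma$ is the finite set of $\gamma$ with $a_\gamma\ne0$. For $\Gamma=\mathbb Z$ this is the skew Laurent ring $A[t,t^{-1};\sigma_1]$ with $t=u_1$. We use the skew form of the Hilbert basis theorem: if $T$ is a Noetherian ring and $\tau$ an automorphism of $T$, then $T[t,t^{-1};\tau]$ is Noetherian \cite[Ch.~1]{MR}. An ideal $J$ of $A$ is \emph{$\Gamma$-stable} if $\sigma_\gamma(J)=J$ for all $\gamma$.

\begin{lemma}\label{lem:skew}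
Let $A$ be a commutative Noetherian domain and $\Gamma\ne0$. Assume that $\sigma$ is injective and that $0$ and $A$ are the only $\Gamma$-stable ideals of $A$. Let $R=A*\Gamma$.
\begin{enumerate}
\item[(a)] $R$ is a simple Noetherian domain, and its units are the elements $au_\gamma$ with $a\in A^\times$.
\item[(b)] Let $G$ be a finite subgroup of $\operatorname{Aut}(A)$ that normalizes $\sigma(\Gamma)$, and define $g\gamma\in\Gamma$ by $g\sigma_\gamma g^{-1}=\sigma_{g\gamma}$. Then $g\bigl(\sum a_\gamma u_\gamma\bigr)=\sum g(a_\gamma)u_{g\gamma}$ makes $G$ an outer group of automorphisms of $R$.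
\item[(c)] In the situation of \textup{(b)}, if $A^G$ is not Noetherian, then $R^G$ is neither left nor right Noetherian.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Let $\gamma_1,\dots,\gamma_r$ be a basis of $\Gamma$, and let $R_j$ be the sum of the $Au_\gamma$ with $\gamma\in\mathbb Z\gamma_1+\dots+\mathbb Z\gamma_j$. Conjugation by $u_{\gamma_{j+1}}$ is an automorphism $\tau$ of $R_j$, and $R_{j+1}=R_j[t,t^{-1};\tau]$ with $t=u_{\gamma_{j+1}}$. By induction $R=R_r$ is Noetherian.

Order $\Gamma\cong\mathbb Z^r$ lexicographically; this total order is compatible with addition. If $f,h\in R$ are nonzero with highest terms $au_\gamma$ and $bu_\delta$, then $fh$ has highest term $a\sigma_\gamma(b)u_{\gamma+\delta}$, which is nonzero because $A$ is a domain; the same holds for lowest terms. So $R$ is a domain. If $fh=1$, the highest indices of $f$ and $h$ add up to $0$, and so do the lowest; hence each support is a single point, $f=au_\gamma$, $h=bu_{-\gamma}$, and $a\sigma_\gamma(b)=1$. Conversely each $au_\gamma$ with $a\in A^\times$ is a unit.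

Let $I\ne0$ be a two-sided ideal of $R$, and choose $0\ne f\in I$ with support $\Sigma$ of minimal size. After multiplying by some $u_\gamma$ we may assume $0\in\Sigma$. Let $J$ be the set of $u_0$-coefficients of elements of $I$ with support contained in $\Sigma$. It is a nonzero ideal of $A$. It is $\Gamma$-stable, because $u_\gamma\bigl(\sum a_\delta u_\delta\bigr)u_{-\gamma}=\sum\sigma_\gamma(a_\delta)u_\delta$ has the same support as $\sum a_\delta u_\delta$. Hence $J=A$, and $I$ contains an element $f'=1+\sum_{\gamma\ne0}a_\gamma u_\gamma$ with support in $\Sigma$. For $b\in A$ the element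
\[
bf'-f'b=\sum_{\gamma\neq0}a_\gamma\bigl(b-\sigma_\gamma(b)\bigr)u_\gamma\in I
\]
has support in $\Sigma\setminus\{0\}$, so it is zero. For each $\gamma\ne0$ there is $b$ with $\sigma_\gamma(b)\ne b$, and therefore $a_\gamma=0$. Thus $1=f'\in I$.

(b) Since $\sigma$ is injective, $\gamma\mapsto g\gamma$ is a well-defined action of $G$ on $\Gamma$ by group automorphisms. The map $g$ on $R$ is additive, and
\[
g\bigl((au_\gamma)(bu_\delta)\bigr)=g(a)\,g\sigma_\gamma(b)\,u_{g\gamma+g\delta}=g(a)\,\sigma_{g\gamma}(g(b))\,u_{g\gamma+g\delta}=g(au_\gamma)\,g(bu_\delta).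
\]
So $G$ acts on $R$ by ring automorphisms extending its faithful action on $A$. Suppose that $g\in G$ is conjugation by a unit $bu_\gamma$. On $A$ this conjugation is $a\mapsto b\sigma_\gamma(a)b^{-1}=\sigma_\gamma(a)$, so $g=\sigma_\gamma$ in $\operatorname{Aut}(A)$. But $g$ has finite order and $\sigma(\Gamma)\cong\Gamma$ is torsion-free, so $g=1$.

(c) Let $\pi\colon R\to A$ send an element to its $u_0$-coefficient. Then $\pi(ara')=a\pi(r)a'$ for $a,a'\in A$, and $\pi(R^G)\subseteq A^G$ because $g0=0$. For an ideal $I$ of $A^G$,
\[
I\subseteq IR^G\cap A^G\subseteq\pi(IR^G)\subseteq I\pi(R^G)\subseteq I,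
\]
and in the same way $R^GI\cap A^G=I$, with the factors written in the opposite order. So a strictly ascending chain $(I_j)$ of ideals of $A^G$ gives strictly ascending chains $(I_jR^G)$ and $(R^GI_j)$ of right and left ideals of $R^G$.
\end{proof}

The rings $A$ that we construct contain infinitely many independent variables, so the Noetherian property has to be deduced from local information. The next proposition does this, and gives the other hypotheses of Lemma~\ref{lem:skew} at the same time. Recall \emph{prime avoidance}: an ideal contained in a finite union of prime ideals is contained in one of them.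

\begin{proposition}\label{prop:orbit}
Let $A$ be a commutative domain containing an uncountable field $k$, let $\Gamma\neq0$ and $\sigma$ be as above, let $M\neq0$ be a prime ideal of $A$, and put $M_\gamma=\sigma_\gamma(M)$. Assume:
\begin{enumerate}
\item[(i)] every nonunit of $A$ lies in some $M_\gamma$;
\item[(ii)] every nonzero element of $A$ lies in $M_\gamma$ for only finitely many $\gamma\in\Gamma$;
\item[(iii)] $A_M$ is Noetherian.
\end{enumerate}
Then $A$ is Noetherian, $\sigma$ is injective, and $0$ and $A$ are the only $\Gamma$-stable ideals of $A$.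
\end{proposition}

\begin{proof}
\emph{Step 1: every proper ideal lies in some $M_\gamma$.} Let $I$ be an ideal contained in no $M_\gamma$. Take $0\ne f\in I$; the set $\Sigma=\{\gamma:f\in M_\gamma\}$ is finite by (ii). By prime avoidance there is $h\in I$ outside $\bigcup_{\gamma\in\Sigma}M_\gamma$, so no $M_\gamma$ contains both $f$ and $h$. For each $\gamma$ there is at most one $\lambda\in k$ with $f+\lambda h\in M_\gamma$: two values $\lambda\ne\lambda'$ would give $(\lambda-\lambda')h\in M_\gamma$, hence $h\in M_\gamma$ and $f\in M_\gamma$. As $\Gamma$ is countable and $k$ is not, some $f+\lambda h\in I$ lies in no $M_\gamma$. It is a unit by (i), so $I=A$.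

\emph{Step 2: $A$ is Noetherian.} Each $A_{M_\gamma}$ is isomorphic to $A_M$ through $\sigma_\gamma$, hence Noetherian. Let $I\ne0$ be an ideal, $0\neq f\in I$, and $\Sigma$ as before. Let $I'\subseteq I$ be generated by $f$ and, for each $\gamma\in\Sigma$, finitely many elements of $I$ that generate $IA_{M_\gamma}$. Then $I'A_{M_\gamma}=IA_{M_\gamma}$ for all $\gamma$: by construction if $\gamma\in\Sigma$, and because both sides are the unit ideal if $\gamma\notin\Sigma$. By Step~1 every maximal ideal is one of the $M_\gamma$, so $I/I'$ vanishes at every maximal ideal, and $I=I'$ is finitely generated.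

\emph{Step 3.} A proper $\Gamma$-stable ideal $J$ lies in some $M_\gamma$, hence $J=\sigma_\delta(J)\subseteq M_{\gamma+\delta}$ for all $\delta$. Since $\Gamma$ is infinite, (ii) forces $J=0$. If $\sigma_\gamma=1$ with $\gamma\ne0$, a nonzero element of $M$ lies in $M_{n\gamma}=M$ for all $n\in\mathbb Z$, against (ii).
\end{proof}

Step~1 does need a comparison between the size of the family and the supply of multipliers $\lambda$. The nonzero principal prime ideals of $k[x,y]_{(x,y)}$ cover the nonunits, and a nonzero element lies in only finitely many of them, but none of them contains the maximal ideal.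

\begin{corollary}\label{cor:recipe}
Let $A,k,\Gamma,\sigma,M$ satisfy the hypotheses of Proposition~\ref{prop:orbit}, and let $G$ be a finite subgroup of $\operatorname{Aut}(A)$ normalizing $\sigma(\Gamma)$. Suppose that $A$ is a subring of a ring $C$ as in Section~\ref{sec:local}, that some $g\in G$ is the restriction of a $k$-algebra automorphism of $C$ satisfying \eqref{eq:g}, and that $p_i\in A^G$ for all $i$. Then $R=A*\Gamma$ is a simple Noetherian domain of the same characteristic as $k$, the group $G$ acts on $R$ as an outer group, and $R^G$ is neither left nor right Noetherian.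
\end{corollary}

\begin{proof}
The ring $A^G$ is a subring of $C^g$ containing all $p_i$, so it is not Noetherian by Proposition~\ref{prop:local}. Apply Proposition~\ref{prop:orbit} and Lemma~\ref{lem:skew}.
\end{proof}

In both constructions below $C=A_M$ and $M=\mathfrak m\cap A$. The difficulty is the interplay between $g$ and $\Gamma$. By Lemma~\ref{lem:D}, the ideal of $A$ generated by $(g-1)A$ lies in $M$, and it is nonzero. If $g$ commuted with $\sigma(\Gamma)$, this ideal would be $\Gamma$-stable, which is impossible. So $g$ has to act nontrivially on $\Gamma$, and it permutes the primes by $g(M_\gamma)=M_{g\gamma}$. For instance $g$ sends $\sigma_\gamma(x)\in M_\gamma$ to $\sigma_{g\gamma}(x)\in M_{g\gamma}$. These two elements must be congruent modulo $\mathfrak m^2$, and yet the primes $M_\gamma$ must be spread out enough for (ii) to hold.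

\section{Characteristic two: a pair of involutions}\label{sec:two}

The smallest choice is $\Gamma=\mathbb Z$ with $g$ of order $2$ acting by $-1$. Writing $\sigma$ for the generator $\sigma_1$, we need $g\sigma g^{-1}=\sigma^{-1}$, which says that $g'=\sigma g$ satisfies $g'^2=1$. So no relation has to be arranged: any two involutions $g,g'$ give such an action with $\sigma=g'g$. We let $g$ be the involution of Section~\ref{sec:local} at a prime $(x_0,y_0)$, and let $g'$ exchange this prime with a second prime $(x_1,y_1)$. At the first prime, $x_1$ and $y_1$ play the role of the auxiliary variables $V$.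

\begin{proof}[Proof of Theorem~\ref{thm:two}]
Let $k$ be an uncountable field of characteristic $2$, for instance $\mathbb F_2((s))$. Put
\[
B_0=k[x_0,x_1,y_0,y_1],\qquad B=B_0[a_i,b_i:i\ge1],\qquad p_i=a_ix_0+b_iy_0,
\]
and define $k$-algebra endomorphisms $g,g'$ of $B$ by
\[
\begin{array}{c|cccccc}
 & x_0 & y_0 & x_1 & y_1 & a_i & b_i\\ \hline
g & x_0 & y_0 & x_1+x_0^3 & y_1+y_0^3 & a_i+y_0p_{i+1} & b_i+x_0p_{i+1}\\
g' & x_1 & y_1 & x_0 & y_0 & a_i & b_i
\end{array}
\]
As in \eqref{eq:pfixed}, $g(p_i)=p_i+2x_0y_0p_{i+1}=p_i$. Thus $g$ adds to each variable an element that it fixes, and $g^2$ adds twice that element; so $g^2=1$. Also $g'^2=1$. Put $\sigma=g'\circ g$. Then $g\sigma g^{-1}=gg'=\sigma^{-1}$.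

\emph{The orbit of $(x_0,y_0)$.} For $n\in\mathbb Z$ put $x_n=\sigma^n(x_0)$ and $y_n=\sigma^n(y_0)$; this agrees with the notation for $n=1$, as $\sigma(x_0)=g'(x_0)=x_1$ and $\sigma(y_0)=y_1$. From $\sigma(x_1)=g'(x_1+x_0^3)=x_0+x_1^3$ we obtain, by applying powers of $\sigma$,
\begin{equation}\label{eq:xn}
x_{n+1}=x_{n-1}+x_n^3,\qquad\text{equivalently}\qquad x_{n-1}=x_{n+1}+x_n^3\qquad(n\in\mathbb Z).
\end{equation}
The same computation gives \eqref{eq:xn} with $y$ in place of $x$. For example $x_2=x_0+x_1^3$ and $x_{-1}=x_1+x_0^3=g(x_1)$. By induction upward with the first form of \eqref{eq:xn} and downward with the second, $x_n$ lies in $X=k[x_0,x_1]$ and has degree $3^{n-1}$ for $n\ge1$ and $3^{|n|}$ for $n\le0$: at each step the cube has larger degree than the other summand. Likewise $y_n\in Y=k[y_0,y_1]$, with the same degree as $x_n$.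

Let $P_n=\sigma^n\bigl((x_0,y_0)B\bigr)=(x_n,y_n)B$, a prime ideal of $B$. Then $\sigma(P_n)=P_{n+1}$. Also $g(P_0)=P_0$, so $g(P_n)=\sigma^{-n}g(P_0)=P_{-n}$. Let $N_n=(x_n,y_n)B_0$. Since $B$ is a free $B_0$-module on the monomials in the $a_i,b_i$ and $P_n=N_nB$,
\begin{equation}\label{eq:coeff}
\text{$f\in B$ lies in $P_n$ if and only if all $B_0$-coefficients of $f$ lie in $N_n$.}
\end{equation}

\emph{Each $0\ne f\in B$ lies in $P_n$ for only finitely many $n$.} By \eqref{eq:coeff} we may replace $f$ by one of its nonzero coefficients and assume $f\in B_0=X\otimes_kY$. Let $d$ be the total degree of $f$, so that $f\in X_{\le d}\otimes Y_{\le d}$, where the subscript denotes polynomials of degree at most $d$. For all but finitely many $n$ we have $\deg x_n=\deg y_n>d$. For such $n$ a nonzero multiple of $x_n$ or $y_n$ has degree greater than $d$, so $X_{\le d}\to X/(x_n)$ and $Y_{\le d}\to Y/(y_n)$ are injective. Tensoring over the field $k$, we see that $X_{\le d}\otimes Y_{\le d}$ embeds in $X/(x_n)\otimes Y/(y_n)=B_0/N_n$. Hence $f\notin N_n$.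

\emph{The ring $A$.} The set $U=B\setminus\bigcup_nP_n$ is multiplicatively closed and stable under $\sigma$ and $g$, so both act on $A=U^{-1}B$. Let $\Gamma=\mathbb Z$ act by $\sigma_n=\sigma^n$, and put $M=P_0A$, so that $M_n=P_nA$. These are prime ideals, and $b/u\in M_n$ if and only if $b\in P_n$. We check the conditions of Proposition~\ref{prop:orbit}. If $b/u$ lies in no $M_n$, then $b\in U$ and $b/u$ is a unit; this is (i). Condition (ii) was proved in the preceding paragraph. Since $U\subseteq B\setminus P_0$,
\[
A_M=B_{P_0}=K[x_0,y_0]_{(x_0,y_0)}=:C,\qquad K=k(x_1,y_1,a_i,b_i:i\ge1),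
\]
which is Noetherian; this is (iii).

\emph{Conclusion.} The ring $C$ is that of Section~\ref{sec:local} with $x=x_0$, $y=y_0$ and $V=\{x_1,y_1\}$. The automorphism $g$ extends to $C$ because $g(P_0)=P_0$, and it satisfies \eqref{eq:g}: the increments $x_0^3,y_0^3$ lie in $\mathfrak m^3$, and $-1=1$ in $k$. The group $G=\langle g\rangle$ has order $2$, normalizes $\langle\sigma\rangle$, and fixes the $p_i\in B\subseteq A$. By Corollary~\ref{cor:recipe}, the ring $R=A*\mathbb Z=A[t,t^{-1};\sigma]$ with $g(t)=t^{-1}$ has the required properties.
\end{proof}

\begin{remark}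
The cube in $g(x_1)=x_1+x_0^3$ meets both demands stated at the end of Section~\ref{sec:skew}: it vanishes to high order at $P_0$, and it makes the degrees of the $x_n$ grow. With $g(x_1)=x_1$ one would get $x_2=x_0$, and with $g(x_1)=x_1+x_0$ one would get $x_3=x_1+(x_0+x_1)=x_0$; with the same choice for $y_1$, the primes $P_n$ repeat and (ii) fails.
\end{remark}

\begin{remark}
In this example one may take $k=\mathbb F_2$. Uncountability was used only in Step~1 of Proposition~\ref{prop:orbit}, to find an element of $I$ in no $M_n$ from $f,h\in I$ lying in no common $M_n$. Clearing denominators, we may assume $f,h\in B$. Choose $a_i$ not occurring in $f$ or $h$. The $B_0$-coefficients of $f+a_ih$ are those of $f$ together with those of $h$, so by \eqref{eq:coeff} the element $f+a_ih\in I$ lies in no $M_n$.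
\end{remark}

\section{Arbitrary characteristic}\label{sec:p}

For odd $p$ the group $C_p$ has no faithful action on $\mathbb Z$, so $\Gamma$ must have higher rank, and one has to produce several \emph{commuting} automorphisms normalized by $g$. We obtain them for free by taking one copy of the variables for each $\gamma\in\Gamma$ and letting $\Gamma$ translate the indices. The work then lies in choosing the local ring $C$. The factor $Q$ will act on the constants only.

Throughout this section $p$ is a prime and $Q$ is a finite group. Let $k_0=\mathbb F_p((s))$, and let $k=k_0(s_q:q\in Q)$ be a rational function field on which $Q$ acts by $q'(s_q)=s_{q'q}$, fixing $k_0$. Thus $k$ is an uncountable field of characteristic $p$ with a faithful action of $Q$.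

\subsection*{The lattice and the polynomial ring}
Let $\zeta\in\mathbb C$ be a primitive $p$-th root of unity and $\Gamma=\mathbb Z[\zeta]$, a free abelian group of rank $p-1$. For $i\not\equiv0\pmod p$ we have $1-\zeta^i\ne0$, so
\begin{equation}\label{eq:free}
\text{for each $\beta\in\Gamma$ the equation $(1-\zeta^i)\gamma=\beta$ has at most one solution $\gamma\in\Gamma$.}
\end{equation}
By an \emph{orbit} we mean an orbit of multiplication by $\zeta$ on $\Gamma\setminus\{0\}$. By \eqref{eq:free} with $\beta=0$, each orbit has exactly $p$ elements. Let $\Gamma^*$ be a set of orbit representatives.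

Let $Z=\{x,y,\theta,a_i,b_i:i\ge1\}$ be a set of variables, $D=k[Z]$, $p_i=a_ix+b_iy$, and let $\tau$ be the $k$-algebra endomorphism of $D$ with
\[
x\mapsto x,\qquad y\mapsto y,\qquad\theta\mapsto\theta+x^3,\qquad a_i\mapsto a_i+yp_{i+1},\qquad b_i\mapsto b_i-xp_{i+1}.
\]
By the computation \eqref{eq:pfixed}, $\tau(p_i)=p_i$. So $\tau$ adds to each variable an element that it fixes, $\tau^s$ adds $s$ times that element, and $\tau^p=1$.

Let $B=k[z_\gamma:z\in Z,\gamma\in\Gamma]$ be the polynomial ring on one copy of $Z$ for each $\gamma$, and let $L=\operatorname{Frac}B$. For $\Delta\subseteq\Gamma$ let $B_\Delta=k[z_\delta:z\in Z,\delta\in\Delta]$. Write $d\mapsto d_\gamma$ for the $k$-algebra isomorphism $D\to B_{\{\gamma\}}$ with $z\mapsto z_\gamma$. We identify $D$ with $B_{\{0\}}$, so $x=x_0$, $\theta=\theta_0$, and so on. Define $k$-algebra automorphisms $\sigma_\delta$ ($\delta\in\Gamma$) and $g$ of $B$ and $L$ by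
\[
\sigma_\delta(d_\gamma)=d_{\gamma+\delta},\qquad g(d_\gamma)=(\tau d)_{\zeta\gamma}\qquad(d\in D,\ \gamma\in\Gamma).
\]
Then $g^i(d_\gamma)=(\tau^id)_{\zeta^i\gamma}$, so $g^p=1$, and $g$ restricts to $\tau$ on $D$. Moreover $g\sigma_\delta(d_\gamma)=(\tau d)_{\zeta\gamma+\zeta\delta}=\sigma_{\zeta\delta}\,g(d_\gamma)$, that is,
\begin{equation}\label{eq:norm}
g\sigma_\delta g^{-1}=\sigma_{\zeta\delta}.
\end{equation}
Let $Q$ act on $B$ and $L$ through the coefficients, fixing all $z_\gamma$. The elements $g(z_\gamma)$ and $\sigma_\delta(z_\gamma)$ are polynomials in the variables with coefficients in $\mathbb F_p$, so they are fixed by $Q$; and $g,\sigma_\delta$ fix $k$. Hence $Q$ commutes with $g$ and with all $\sigma_\delta$.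

It is convenient to use variables that $g$ permutes. Since $\tau^i$ is an automorphism of $D$, the set $\{\tau^iz:z\in Z\}$ freely generates $D$ over $k$. Therefore
\begin{equation}\label{eq:newvars}
\text{$B_{\{\zeta^i\gamma\}}$ is the polynomial ring over $k$ on the elements $g^i(z_\gamma)$, $z\in Z$,}
\end{equation}
and $B$ is the polynomial ring over $D$ on the elements $g^i(z_\gamma)$ with $z\in Z$, $\gamma\in\Gamma^*$, $0\le i<p$.

\subsection*{The local ring}
The two obvious primes of $B$ both fail. The localization at $(x,y)B$ is Noetherian, but $g$ sends $x_\gamma$ to $x_{\zeta\gamma}$ and so acts nontrivially on the residue field; by Remark~\ref{rem:shape}(a) its fixed ring is Noetherian. To make the action on the residue field trivial one can add the differences $g^i(z_\gamma)-z_\gamma$ to the prime; but these are infinitely many independent variables, and the localization contains an infinite ascending chain of primes. The remedy is to enlarge $B$ inside $B[1/x]$ so that the differences become divisible by $x^3$.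

For $p=2$ this means adjoining, for each $z\in Z$ and $\gamma\in\Gamma^*$, the quotient $e_1=\bigl(g(z_\gamma)-z_\gamma\bigr)/x^3$. It is fixed by $g$, as $-1=1$. Putting $e_0=z_\gamma-e_1\theta$, we get
\[
z_\gamma=e_0+e_1\theta,\qquad g(z_\gamma)=e_0+e_1(\theta+x^3),
\]
and $e_0$ is fixed too, since $g(e_0)=g(z_\gamma)-e_1(\theta+x^3)=e_0$. So the two variables $z_\gamma$, $g(z_\gamma)$ exchanged by $g$ are replaced by two invariant ones, and the whole motion is carried by the single variable $\theta$. The polynomial $e_0+e_1T$ is the one that takes the values $z_\gamma,g(z_\gamma)$ at the nodes $\theta,g(\theta)$.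

For general $p$ we interpolate at the $p$ nodes $g^i(\theta)=\theta+ix^3$. Their Vandermonde determinant $\prod_{0\le i<i'<p}(i'-i)x^3$ is a unit of $D[1/x]$. So for $z\in Z$ and $\gamma\in\Gamma^*$ there are unique elements $e_j^{z,\gamma}\in L$ ($0\le j<p$) with
\begin{equation}\label{eq:interp}
g^i(z_\gamma)=\sum_{j=0}^{p-1}e_j^{z,\gamma}\,(\theta+ix^3)^j\qquad(0\le i<p).
\end{equation}
Both sides depend only on $i$ modulo $p$, so \eqref{eq:interp} holds for all $i\in\mathbb Z$. Let $B'$ be the $D$-subalgebra of $L$ generated by all $e_j^{z,\gamma}$.

\begin{lemma}\label{lem:Bprime}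
The elements $e_j^{z,\gamma}$ are algebraically independent over $D$ and are fixed by $g$ and by $Q$. Moreover $B\subseteq B'\subseteq B[1/x]$.
\end{lemma}

\begin{proof}
For each pair $(z,\gamma)$, the $p$ elements $g^i(z_\gamma)$ and the $p$ elements $e_j^{z,\gamma}$ are related by an invertible matrix over $D[1/x]$. Hence $e_j^{z,\gamma}\in B[1/x]$, and the $D[1/x]$-algebra endomorphism of the polynomial ring $B[1/x]$ that sends $g^j(z_\gamma)$ to $e_j^{z,\gamma}$ is an automorphism, which gives the independence. The inclusion $B\subseteq B'$ is \eqref{eq:interp}. Applying $g$ to \eqref{eq:interp} gives $g^{i+1}(z_\gamma)=\sum_jg(e_j^{z,\gamma})\bigl(\theta+(i+1)x^3\bigr)^j$ for all $i$, so the $g(e_j^{z,\gamma})$ solve the same linear system as the $e_j^{z,\gamma}$ and are equal to them. An element $q\in Q$ fixes $g^i(z_\gamma)$, $\theta$ and $x$, so the $q(e_j^{z,\gamma})$ also solve this system.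
\end{proof}

Thus $B'$ is the polynomial ring over $k$ on $x,y,a_i,b_i$ and $V=\{\theta\}\cup\{e_j^{z,\gamma}\}$, and it is stable under $g$ and $Q$, as is the prime ideal $P=(x,y)B'$. Put
\[
C=B'_P=K[x,y]_{(x,y)}\subseteq L,\qquad K=k(V,a_i,b_i:i\ge1),\qquad\mathfrak m=(x,y)C .
\]
This is the ring of Section~\ref{sec:local}. It is stable under $g$ and $Q$, and $g$ satisfies \eqref{eq:g}, since $g(\theta)-\theta=x^3$ and the $e_j^{z,\gamma}$ are fixed.

The residue map $\rho\colon C\to K$ identifies the copies of $D$ along each orbit. The next lemma says that this is the only collapse away from the index $0$; it is the source of condition (ii).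

\begin{lemma}\label{lem:res}
Let $\Delta\subseteq\Gamma\setminus\{0\}$ contain at most one element from each orbit. Then $B_\Delta\cap\mathfrak m=0$. In particular $x_\delta$ is a unit of $C$ for every $\delta\neq0$.
\end{lemma}

\begin{proof}
By \eqref{eq:interp}, for $z\in Z$, $\gamma\in\Gamma^*$ and all $i$,
\[
\rho\bigl(g^i(z_\gamma)\bigr)=\varepsilon^{z,\gamma}:=e_0^{z,\gamma}+\sum_{j=1}^{p-1}e_j^{z,\gamma}\theta^j .
\]
The $\varepsilon^{z,\gamma}$ are algebraically independent over $k$, because the substitution $e_0^{z,\gamma}\mapsto\varepsilon^{z,\gamma}$, fixing the other variables, is an automorphism of $k[V]$. Write the elements of $\Delta$ as $\zeta^{i}\gamma$ with $\gamma\in\Gamma^*$; by hypothesis different elements have different $\gamma$. By \eqref{eq:newvars}, $B_\Delta$ is the polynomial ring on the corresponding elements $g^i(z_\gamma)$, and $\rho$ sends these to distinct $\varepsilon^{z,\gamma}$. So $\rho$ is injective on $B_\Delta$. The last assertion is the case $\Delta=\{\delta\}$.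
\end{proof}

\subsection*{The ring $A$}
For $\gamma\in\Gamma$ put $C_\gamma=\sigma_\gamma(C)$ and $\mathfrak m_\gamma=\sigma_\gamma(\mathfrak m)$. These are local subrings of $L$, and $B=\sigma_\gamma(B)\subseteq C_\gamma$. The rings $\sigma_\gamma(B')$ differ from one another, so there is no longer one polynomial ring to localize as in Section~\ref{sec:two}; we intersect the local rings instead. Let
\[
A=\bigcap_{\gamma\in\Gamma}C_\gamma\supseteq B,\qquad M=\mathfrak m\cap A .
\]
We have $\sigma_\delta(C_\gamma)=C_{\gamma+\delta}$; by \eqref{eq:norm}, $g(C_\gamma)=\sigma_{\zeta\gamma}g(C)=C_{\zeta\gamma}$; and $q(C_\gamma)=C_\gamma$ for $q\in Q$. So $A$ is stable under $\sigma(\Gamma)$, $g$ and $Q$, and $M_\gamma=\sigma_\gamma(M)=\mathfrak m_\gamma\cap A$. The prime $M$ is nonzero, as $x\in M$.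

\begin{lemma}\label{lem:A}
The ring $A$ and the prime $M$ satisfy conditions \textup{(i)--(iii)} of Proposition~\ref{prop:orbit}, and $A_M=C$.
\end{lemma}

\begin{proof}
(i) If $a\in A$ lies in no $M_\gamma$, it is a unit of each local ring $C_\gamma$, so $a^{-1}\in\bigcap_\gamma C_\gamma=A$.

(ii) First let $0\neq f\in B$, say $f\in B_\Delta$ with $\Delta$ finite, and suppose $f\in\mathfrak m_\gamma$. Then $\sigma_{-\gamma}(f)$ is a nonzero element of $B_{\Delta-\gamma}\cap\mathfrak m$. By Lemma~\ref{lem:res}, either $0\in\Delta-\gamma$, that is, $\gamma\in\Delta$, or there are $\delta_1\ne\delta_2$ in $\Delta$ and $i\not\equiv0\pmod p$ with $\delta_1-\gamma=\zeta^i(\delta_2-\gamma)$. In the second case $(1-\zeta^i)\gamma=\delta_1-\zeta^i\delta_2$, so by \eqref{eq:free} the triple $(\delta_1,\delta_2,i)$ determines $\gamma$. Hence there are only finitely many such $\gamma$. Now let $0\ne a\in A$ and write $a=f/h$ with $f,h\in B$. If $a\in M_\gamma$, then $f=ah\in\mathfrak m_\gamma$ because $h\in C_\gamma$. So $a$ lies in only finitely many $M_\gamma$.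

(iii) Elements of $A\setminus M$ are units of $C$, so $A_M\subseteq C$. For the converse we show $B'\subseteq A$. If $\gamma\ne0$, then $x=\sigma_\gamma(x_{-\gamma})$ is a unit of $C_\gamma$ by Lemma~\ref{lem:res}, so $B'\subseteq B[1/x]\subseteq C_\gamma$ by Lemma~\ref{lem:Bprime}; and $B'\subseteq C=C_0$. An element of $C$ has the form $u/v$ with $u\in B'$ and $v\in B'\setminus P$. Then $u,v\in A$, and $v\notin M$ because $v$ is a unit of $C$. Hence $C\subseteq A_M$, and $A_M=C$ is Noetherian.
\end{proof}

The proof of (iii) shows why the denominators of the $e_j^{z,\gamma}$ were made powers of the single element $x$: the modification of $B$ at the index $0$ is invisible in every $C_\gamma$ with $\gamma\neq0$.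

\begin{proof}[Proof of Theorem~\ref{thm:sharp}]
We begin with the last assertion. Let $p\mid n$ and $|Q|=n/p$, and let $A$ be the ring just constructed. Let $G$ be the subgroup of $\operatorname{Aut}(A)$ generated by $g$ and $Q$, which commute. If $g^iq$ is trivial on $A$, then $q$ is trivial on $k$, so $q=1$; and then $\theta=g^i(\theta)=\theta+ix^3$ gives $p\mid i$. Hence $G\cong C_p\times Q$. The group $G$ normalizes $\sigma(\Gamma)$ by \eqref{eq:norm} and because $Q$ commutes with $\sigma(\Gamma)$. The elements $p_i=a_ix+b_iy\in B\subseteq A$ are fixed by $g$ and by $Q$. By Lemma~\ref{lem:A} and Corollary~\ref{cor:recipe}, $R=A*\Gamma$ is a simple Noetherian domain of characteristic $p$, the group $G$ is outer, and $R^G$ is neither left nor right Noetherian.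

If (2) fails, then $c=p$ is a prime dividing $n$, and this example, with $Q$ cyclic of order $n/p$, shows that (1) fails. Conversely, assume (2), and let $R$ and $G$ be as in (1). Then $n\cdot1$ is a nonzero element of the center of $R$, which is a field of characteristic $c$. So $|G|$ is invertible in $R$, and $R^G$ is Noetherian by Lemma~\ref{lem:trace}.
\end{proof}

For $p=2$ and $Q=1$ the construction of this section has $\zeta=-1$ and $\Gamma=\mathbb Z$, and gives a second example for Theorem~\ref{thm:two}.

\begin{thebibliography}{9}

\bibitem{MR}
McConnell and Robson, \emph{Noncommutative Noetherian Rings}.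

\end{thebibliography}
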